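\title{Finite biquandles distinguish every nontrivial virtual knot from the unknot}

\begin{abstract}
We prove that every nontrivial virtual knot is distinguished from the unknot by its number of colorings by some finite biquandle. The biquandles are built from an exact factorization $G=V\Gamma$ of a finite group. Their colorings arise from representations of the group of the knot exterior in a thickened surface that send the groups of the two boundary surfaces into the two factors, and a second biquandle records the image of a longitude. The finite quotients that this requires are constructed on the pieces of the JSJ decomposition, with the malnormal special quotient theorem on the hyperbolic pieces. We also show that one finite biquandle handles any finite set of nontrivial virtual knots, and that no finite biquandle handles all of them.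
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Biquandles and colorings}

\begin{definition}\label{def:biquandle}
A \emph{biquandle} is a set $X$ with two binary operations $\underline{\triangleright}$ and $\overline{\triangleright}$ such that
\begin{enumerate}
\item[(i)] $x\mathbin{\underline{\triangleright}}x=x\mathbin{\overline{\triangleright}}x$ for all $x\in X$;
\item[(ii)] for each $y\in X$ the maps $x\mapsto x\mathbin{\underline{\triangleright}}y$ and $x\mapsto x\mathbin{\overline{\triangleright}}y$ are bijections of $X$, and $S(x,y)=(y\mathbin{\overline{\triangleright}}x,\;x\mathbin{\underline{\triangleright}}y)$ is a bijection of $X\times X$;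
\item[(iii)] for all $x,y,z\in X$,
\begin{align*}
(x\mathbin{\underline{\triangleright}}y)\mathbin{\underline{\triangleright}}(z\mathbin{\underline{\triangleright}}y)&=(x\mathbin{\underline{\triangleright}}z)\mathbin{\underline{\triangleright}}(y\mathbin{\overline{\triangleright}}z),\\
(x\mathbin{\underline{\triangleright}}y)\mathbin{\overline{\triangleright}}(z\mathbin{\underline{\triangleright}}y)&=(x\mathbin{\overline{\triangleright}}z)\mathbin{\underline{\triangleright}}(y\mathbin{\overline{\triangleright}}z),\\
(x\mathbin{\overline{\triangleright}}y)\mathbin{\overline{\triangleright}}(z\mathbin{\overline{\triangleright}}y)&=(x\mathbin{\overline{\triangleright}}z)\mathbin{\overline{\triangleright}}(y\mathbin{\underline{\triangleright}}z).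
\end{align*}
\end{enumerate}
A biquandle with $x\mathbin{\overline{\triangleright}}y=x$ for all $x,y$ is a \emph{quandle}.
\end{definition}

An oriented virtual knot diagram is a generic immersed oriented circle in the plane each of whose double points is either a classical crossing, with an over strand and an under strand, or a virtual crossing, which carries no such information. \emph{Virtual knots} are these diagrams modulo the classical and virtual Reidemeister moves. The \emph{unknot} is the class of the diagram with no crossings, and a diagram is \emph{nontrivial} if it does not represent the unknot. The \emph{Gauss diagram} of a diagram is the parametrizing circle together with one chord for each classical crossing, joining the two preimages of the crossing and marked with the sign of the crossing and with the endpoint that lies on the over strand.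

The \emph{semiarcs} of a diagram $D$ are the pieces of $D$ between consecutive classical crossings; virtual crossings are ignored. At a classical crossing we write $u,u'$ for the incoming and outgoing under semiarcs and $o,o'$ for the incoming and outgoing over semiarcs, as in Figure~\ref{fig:crossings}. For a biquandle $X$, an \emph{$X$-coloring} of $D$ assigns an element $x_s\in X$ to each semiarc $s$ so that
\begin{equation}\label{eq:rule}
\begin{array}{lll}
\text{at a positive crossing:} & x_{u'}=x_u\mathbin{\underline{\triangleright}}x_{o'}, & x_o=x_{o'}\mathbin{\overline{\triangleright}}x_u;\\[2pt]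
\text{at a negative crossing:} & x_u=x_{u'}\mathbin{\underline{\triangleright}}x_o, & x_{o'}=x_o\mathbin{\overline{\triangleright}}x_{u'}.
\end{array}
\end{equation}
Equivalently, colorings are biquandle homomorphisms from the fundamental biquandle of the knot to $X$. The set $\mathrm{Col}_X(D)$ of colorings depends only on the Gauss diagram of $D$. For finite $X$ its cardinality is an invariant of the virtual knot, and for the unknot it equals $|X|$. We say that a finite biquandle $X$ \emph{distinguishes} a virtual knot from the unknot if the knot has a number of $X$-colorings different from $|X|$.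

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.1,>=stealth]
\draw[thick,->] (1,-1)--(-1,1);
\draw[white,line width=7pt] (-0.3,-0.3)--(0.3,0.3);
\draw[thick,->] (-1,-1)--(1,1);
\node at (-1.2,-1.15) {$o$}; \node at (1.2,-1.15) {$u$};
\node at (-1.2,1.15) {$u'$}; \node at (1.25,1.15) {$o'$};
\node at (-0.85,0) {W}; \node at (0.85,0) {E};
\node at (0,0.85) {N}; \node at (0,-0.85) {S};
\node at (0,-1.7) {positive};
\begin{scope}[xshift=4.6cm]
\draw[thick,->] (-1,-1)--(1,1);
\draw[white,line width=7pt] (0.3,-0.3)--(-0.3,0.3);
\draw[thick,->] (1,-1)--(-1,1);
\node at (-1.2,-1.15) {$u$}; \node at (1.2,-1.15) {$o$};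
\node at (-1.2,1.15) {$o'$}; \node at (1.25,1.15) {$u'$};
\node at (-0.85,0) {W}; \node at (0.85,0) {E};
\node at (0,0.85) {N}; \node at (0,-0.85) {S};
\node at (0,-1.7) {negative};
\end{scope}
\end{tikzpicture}
\caption{A positive and a negative crossing, seen from above, with the incoming and outgoing under semiarcs $u,u'$, the incoming and outgoing over semiarcs $o,o'$, and the four local regions W, N, E, S. At both crossings the biquandle coloring rule computes the colors of the two semiarcs that border W from the colors of the two semiarcs that border E.}
\label{fig:crossings}
\end{figure}

\subsection{The question and the results}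

Counting colorings is a finite computation, so one wants to know how much it detects. The first test is the following.

\begin{quote}
\emph{For every nontrivial virtual knot diagram, is there a finite biquandle that distinguishes the knot from the unknot?}
\end{quote}

For a classical knot $K\subset S^3$ the answer is yes, and quandles suffice. A group $G$ is a quandle under $x\mathbin{\underline{\triangleright}}y=yxy^{-1}$, and \eqref{eq:rule} then consists of the Wirtinger relations, so colorings are homomorphisms $\pi_1(S^3\setminus K)\to G$. Exactly $|G|$ of them factor through the abelianization $\mathbb Z$. If $K$ is nontrivial, its group contains the peripheral subgroup $\mathbb Z^2$ and has abelianization $\mathbb Z$, so it is not abelian; it is residually finite (Theorem~\ref{thm:rf}), so it has a nonabelian finite quotient $G$, and the count exceeds $|G|$. This suggests a positive answer in general, but the argument breaks down for virtual knots already on two crossings.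

\begin{example}\label{ex:vtrefoil}
The \emph{virtual trefoil} is obtained from the standard diagram of the positive trefoil by making one crossing virtual. Traveling along the knot one meets the two remaining positive crossings in the order: over at $1$, over at $2$, under at $1$, under at $2$. Let $s_1$ be the semiarc that ends at the over passage through crossing $1$, and let $s_2,s_3,s_4$ be the next ones. Then $(o,o',u,u')$ is $(s_1,s_2,s_3,s_4)$ at crossing $1$ and $(s_2,s_3,s_4,s_1)$ at crossing $2$, and \eqref{eq:rule} reads
\begin{equation}\label{eq:vt}
x_4=x_3\mathbin{\underline{\triangleright}}x_2,\qquad x_1=x_2\mathbin{\overline{\triangleright}}x_3,\qquad x_1=x_4\mathbin{\underline{\triangleright}}x_3,\qquad x_2=x_3\mathbin{\overline{\triangleright}}x_4 .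
\end{equation}
In a quandle the second and fourth equations give $x_1=x_2=x_3$, axiom (i) gives $x\mathbin{\underline{\triangleright}}x=x$, and hence $x_4=x_3$. The colorings are the constant ones, and no finite quandle distinguishes this knot from the unknot. The knot is nontrivial: Example~\ref{ex:affine} gives a biquandle with $42$ elements and $30$ colorings.
\end{example}

The example shows two obstacles. First, both operations are needed. A virtual knot is represented by a knot in a thickened surface $\Sigma\times I$, and a biquandle has to register how the knot is seen from the top $\Sigma\times1$ and from the bottom $\Sigma\times0$. Second, the count can fall below $|X|$. A virtual knot need not inherit the colorings of the unknot, so one unexpected coloring proves nothing: it might be compensated by a missing one. The two biquandles that we now define address the two obstacles in turn.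

An \emph{exact factorization} of a group $G$ is a pair of subgroups $V,\Gamma$ with $G=V\Gamma$ and $V\cap\Gamma=1$. Every element of $G$ is then uniquely a product of an element of $V$ and an element of $\Gamma$; taking inverses, every $y\in G$ is also uniquely
\[
y=w_y^{-1}v_y,\qquad w_y\in\Gamma,\quad v_y\in V .
\]
For finite $G$ let $Y(G;V,\Gamma)$ be the set $G$ and $X(G;V,\Gamma)$ the set $G\times G$, with the operations
\begin{align}
x\mathbin{\underline{\triangleright}}y&=v_yxv_y^{-1}, & x\mathbin{\overline{\triangleright}}y&=w_yxw_y^{-1},\label{eq:Y}\\
(x,e)\mathbin{\underline{\triangleright}}(y,f)&=(x\mathbin{\underline{\triangleright}}y,\;v_yx^{-1}e), & (x,e)\mathbin{\overline{\triangleright}}(y,f)&=(x\mathbin{\overline{\triangleright}}y,\;w_ye).\label{eq:X}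
\end{align}
Both are biquandles (Lemma~\ref{lem:biq}). For $V=G$, $\Gamma=1$ the biquandle $Y$ is the conjugation quandle of $G$. A subgroup $V$ of the symmetric group $\mathrm{Sym}(\Omega)$ is \emph{regular} if it acts freely and transitively on $\Omega$. In that case $V$ and the stabilizer $\mathrm{Stab}(\omega_0)$ of a point form an exact factorization of $\mathrm{Sym}(\Omega)$: transitivity gives $\mathrm{Sym}(\Omega)=V\,\mathrm{Stab}(\omega_0)$ and freeness gives $V\cap\mathrm{Stab}(\omega_0)=1$.

\begin{theorem}\label{thm:main}
Let $K$ be a nontrivial virtual knot. There are a finite set $\Omega$, a point $\omega_0\in\Omega$ and a regular subgroup $V\le G=\mathrm{Sym}(\Omega)$ such that, with $\Gamma=\mathrm{Stab}(\omega_0)$, at least one of the finite biquandles $Y(G;V,\Gamma)$ and $X(G;V,\Gamma)$ distinguishes $K$ from the unknot.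
\end{theorem}

The answer to the question is therefore yes. The biquandle has to depend on the knot.

\begin{theorem}\label{thm:complement}
\begin{enumerate}
\item[(1)] For any finitely many nontrivial virtual knots there is one finite biquandle that distinguishes each of them from the unknot.
\item[(2)] No single finite biquandle distinguishes all nontrivial virtual knots from the unknot: for every finite biquandle $X$ there are infinitely many nontrivial classical knots with exactly $|X|$ $X$-colorings.
\end{enumerate}
\end{theorem}

\subsection{Plan of the proof}

Section~\ref{sec:biq} attaches to each $Y$-coloring a holonomy in $G$ and shows that a single coloring with nontrivial holonomy is enough. Section~\ref{sec:rep} turns representations of the group of the exterior $M$ of a knot in $\Sigma\times I$ into $Y$-colorings whose holonomy is the image of a longitude. This reduces Theorem~\ref{thm:main} to finding a finite quotient of $\pi_1(M)$ in which the longitude survives and no nontrivial element from the top is conjugate to an element from the bottom (Proposition~\ref{prop:criterion}). Section~\ref{sec:top} describes $M$ when the genus of $\Sigma$ is minimal, Section~\ref{sec:quot} constructs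 finite quotients of the JSJ pieces of $M$ with prescribed behavior on the boundary, and Section~\ref{sec:end} assembles them. Section~\ref{sec:complement} proves Theorem~\ref{thm:complement}. Everything is smooth or piecewise linear, $I=[0,1]$, and products of paths are read from left to right.

\section{Biquandles from exact factorizations}\label{sec:biq}

Throughout this section $G=V\Gamma$ is an exact factorization of a finite group, $Y=Y(G;V,\Gamma)$ and $X=X(G;V,\Gamma)$. Both operations of $Y$ are conjugations, so to verify the axioms we need to know the $V$- and $\Gamma$-parts of $x\mathbin{\underline{\triangleright}}y$ and $y\mathbin{\overline{\triangleright}}x$.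

\begin{lemma}\label{lem:three}
Let $x,y\in G$, $a=x\mathbin{\underline{\triangleright}}y$ and $b=y\mathbin{\overline{\triangleright}}x$. Then
\[
w_aw_y=w_bw_x,\qquad v_av_y=v_bv_x,\qquad w_av_y=v_bw_x .
\]
\end{lemma}

\begin{proof}
Write $v_yw_x^{-1}=w'^{-1}v'$ with $w'\in\Gamma$ and $v'\in V$. Then
\[
a=v_yw_x^{-1}v_xv_y^{-1}=w'^{-1}\bigl(v'v_xv_y^{-1}\bigr),\qquad
b=w_xw_y^{-1}v_yw_x^{-1}=\bigl(w'w_yw_x^{-1}\bigr)^{-1}v'.
\]
By uniqueness of the factorization, $w_a=w'$, $v_a=v'v_xv_y^{-1}$, $w_b=w'w_yw_x^{-1}$ and $v_b=v'$. Hence $w_aw_y=w'w_y=w_bw_x$ and $v_av_y=v'v_x=v_bv_x$, and $w_av_y=v_bw_x$ is the defining equation $w'v_y=v'w_x$.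
\end{proof}

\begin{lemma}\label{lem:biq}
$Y$ and $X$ are biquandles.
\end{lemma}

\begin{proof}
We begin with $Y$. For (i), $v_xxv_x^{-1}=v_xw_x^{-1}=w_xxw_x^{-1}$. For (ii), the maps $x\mapsto x\mathbin{\underline{\triangleright}}y$ and $x\mapsto x\mathbin{\overline{\triangleright}}y$ are conjugations. Suppose that $S(x,y)=(b,a)$ is given. By Lemma~\ref{lem:three}, $v_yw_x^{-1}=w_a^{-1}v_b$, which determines $v_y$ and $w_x$ by uniqueness of the factorization in $V\Gamma$, and then $v_x=v_b^{-1}v_av_y$ and $w_y=w_a^{-1}w_bw_x$. So $S$ is injective, hence bijective because $G$ is finite. In each identity of (iii) both sides are conjugates of $x$, and it suffices to show that the conjugating elements agree: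
\begin{equation}\label{eq:conjugators}
v_{z\mathbin{\underline{\triangleright}}y}\,v_y=v_{y\mathbin{\overline{\triangleright}}z}\,v_z,\qquad
w_{z\mathbin{\underline{\triangleright}}y}\,v_y=v_{y\mathbin{\overline{\triangleright}}z}\,w_z,\qquad
w_{z\mathbin{\overline{\triangleright}}y}\,w_y=w_{y\mathbin{\underline{\triangleright}}z}\,w_z .
\end{equation}
These are the second and third identities of Lemma~\ref{lem:three} for the pair $(z,y)$ and the first identity for the pair $(y,z)$.

For $X$ the first coordinates are governed by $Y$, and we check the second coordinates. For (i), $v_xx^{-1}e=v_xv_x^{-1}w_xe=w_xe$. For (ii), each of the three maps covers the corresponding bijection for $Y$ and acts on the second coordinates by left multiplications; for $S$ the map on the fiber over $(x,y)$ is $(e,f)\mapsto(w_xf,\;v_yx^{-1}e)$. For (iii), let the first argument be $(x,e)$. In the first identity the left side has second coordinate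
\[
v_{z\mathbin{\underline{\triangleright}}y}\,(v_yxv_y^{-1})^{-1}v_yx^{-1}e=v_{z\mathbin{\underline{\triangleright}}y}\,v_y\,x^{-2}e,
\]
and the same computation gives $v_{y\mathbin{\overline{\triangleright}}z}\,v_z\,x^{-2}e$ on the right. In the second identity the left side gives $w_{z\mathbin{\underline{\triangleright}}y}\,v_y\,x^{-1}e$ and the right side gives $v_{y\mathbin{\overline{\triangleright}}z}\,(w_zxw_z^{-1})^{-1}w_ze=v_{y\mathbin{\overline{\triangleright}}z}\,w_z\,x^{-1}e$. In the third the two sides give $w_{z\mathbin{\overline{\triangleright}}y}\,w_y\,e$ and $w_{y\mathbin{\underline{\triangleright}}z}\,w_z\,e$. In each case they agree by \eqref{eq:conjugators}.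
\end{proof}

\begin{example}\label{ex:affine}
Let $G$ be the group, under composition, of the $42$ maps $z\mapsto\lambda z+c$ of the field $\mathbb F_7$ with $\lambda\neq0$. Let $V$ consist of the maps $z\mapsto\alpha z+d$ with $\alpha=\pm1$, and $\Gamma$ of the maps $z\mapsto\beta z$ with $\beta\in\{1,2,4\}$. Then $V\cap\Gamma=1$ and $|V|\,|\Gamma|=42$, so the factorization is exact. If $y$ is $z\mapsto\lambda z+c'$, write $\lambda=\alpha/\beta$ with $\alpha,\beta$ as above; then $w_y(z)=\beta z$ and $v_y(z)=\alpha z+\beta c'$. Conjugation preserves $\lambda$, so in a coloring of a knot all semiarcs have the same $\lambda$. For $x\colon z\mapsto\lambda z+c$ with the same $\lambda$ as $y$, composing the maps shows that $x\mathbin{\overline{\triangleright}}y$ has constant term $\beta c$ and $x\mathbin{\underline{\triangleright}}y$ has constant term $\alpha c+(1-\lambda)\beta c'=\alpha c+(\beta-\alpha)c'$. For the virtual trefoil the equations \eqref{eq:vt} become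
\[
c_4=\alpha c_3+(\beta-\alpha)c_2,\qquad c_1=\beta c_2,\qquad c_1=\alpha c_4+(\beta-\alpha)c_3,\qquad c_2=\beta c_3 .
\]
With $c=c_3$ we get $c_2=\beta c$, $c_1=\beta^2c$, $c_4=(\alpha+\beta^2-\alpha\beta)c$, and the third equation becomes
\[
0=\bigl(\beta^2-\alpha^2-\alpha\beta^2+\alpha^2\beta-\beta+\alpha\bigr)c=(\alpha-1)(\beta-1)(\alpha-\beta)\,c .
\]
The coefficient vanishes for the four pairs with $\alpha=1$ or $\beta=1$ and is nonzero for $(\alpha,\beta)=(-1,2)$ and $(-1,4)$. There are $4\cdot7+2\cdot1=30$ colorings. The knot is seen only for those $\lambda$ at which both $V$ and $\Gamma$ contribute, and it is seen through a loss of colorings.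
\end{example}

The biquandle $X$ is designed so that such losses cannot be balanced by gains. Let $D$ be a diagram with at least one classical crossing, and let $\xi=(x_s)$ be a $Y$-coloring of $D$. Write $v_s=v_{x_s}$ and $w_s=w_{x_s}$. An $X$-coloring that lifts $\xi$ assigns an element $e_s\in G$ to each semiarc. By \eqref{eq:rule} and \eqref{eq:X} the conditions are $e_{u'}=v_{o'}x_u^{-1}e_u$ and $e_o=w_ue_{o'}$ at a positive crossing, and $e_u=v_ox_{u'}^{-1}e_{u'}$ and $e_{o'}=w_{u'}e_o$ at a negative crossing. Each condition relates the values on two consecutive semiarcs of the knot and has the form $e_{\mathrm{out}}=p^{-1}e_{\mathrm{in}}$, where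
\begin{equation}\label{eq:factors}
\begin{array}{l|cc}
 & \text{under passage} & \text{over passage}\\ \hline
\text{positive crossing} & p=x_uv_{o'}^{-1} & p=w_u\\
\text{negative crossing} & p=v_ox_{u'}^{-1} & p=w_{u'}^{-1}
\end{array}
\end{equation}
Fix a starting semiarc and let $p_1,\dots,p_n$ be the factors met on going once around the knot. The \emph{holonomy} of $\xi$ is $\mathrm{hol}(\xi)=p_1\cdots p_n$; another starting semiarc gives a conjugate element. Transport around the knot sends $e$ to $p_n^{-1}\cdots p_1^{-1}e=\mathrm{hol}(\xi)^{-1}e$. So $\xi$ has $|G|$ lifts if $\mathrm{hol}(\xi)=1$ and none otherwise: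
\begin{equation}\label{eq:count}
|\mathrm{Col}_X(D)|=|G|\cdot\bigl|\{\xi\in\mathrm{Col}_Y(D):\mathrm{hol}(\xi)=1\}\bigr| .
\end{equation}

\begin{corollary}\label{cor:hol}
If some $Y$-coloring of $D$ has nontrivial holonomy, then $Y$ or $X$ distinguishes $D$ from the unknot.
\end{corollary}

\begin{proof}
If $Y$ does not, then $|\mathrm{Col}_Y(D)|=|G|$, and \eqref{eq:count} gives $|\mathrm{Col}_X(D)|\le|G|(|G|-1)<|X|$.
\end{proof}

\section{Colorings from representations of the exterior}\label{sec:rep}

To produce a coloring with nontrivial holonomy we give the colors and the holonomy a topological meaning. A knot in $\Sigma\times I$, with $\Sigma$ a closed oriented surface, has a diagram on $\Sigma$ with classical crossings only, and this diagram has a Gauss diagram.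

\begin{theorem}[\cite{GPV,Kauffman,CKS}]\label{thm:vk}
Virtual knots are Gauss diagrams modulo Reidemeister moves. Every virtual diagram has the Gauss diagram of some diagram on a closed connected oriented surface. Isotopic knots in $\Sigma\times I$ give the same virtual knot.
\end{theorem}

\subsection{Top paths and bottom paths}\label{sub:paths}

Let $D$ be a diagram with at least one crossing on a closed connected oriented surface $\Sigma$, seen from above, and let $K\subset\Sigma\times(0,1)$ be a knot that projects to $D$, the over strand being the higher one. We arrange that over a small disk $U$ around each crossing the over strand lies above some level $t$ and the under strand lies below it. Let $\nu K$ be a thin tubular neighborhood of $K$, and put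
\[
M=\Sigma\times I\setminus\mathrm{int}\,\nu K,\qquad M^\circ=\Sigma\times I\setminus K,\qquad \Sigma_+=\Sigma\times1,\qquad\Sigma_-=\Sigma\times0 .
\]
The inclusion $M\subset M^\circ$ is a homotopy equivalence, and we identify the fundamental groups.

For $z\in\Sigma\setminus D$ let $\delta_z$ be the vertical path from $(z,1)$ to $(z,0)$; it misses $K$. For a path $\gamma$ in $\Sigma$ from $z$ to $z'$, both off $D$, define the \emph{top path} and the \emph{bottom path}
\[
\gamma^+=\gamma\times1,\qquad \gamma^-=\delta_z\,(\gamma\times0)\,\delta_{z'}^{-1},
\]
both from $(z,1)$ to $(z',1)$. Fix $z_0\in\Sigma\setminus D$ and $*=(z_0,1)$. The \emph{top group} $\pi_+$ and the \emph{bottom group} $\pi_-$ are the subgroups of $\pi_1(M,*)$ formed by the classes of $\gamma^+$, respectively $\gamma^-$, for loops $\gamma$ at $z_0$.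

Let $\eta$ be a path in $M^\circ$ whose endpoints lie over points $z,z'\notin D$, with projection $\gamma$. Let $\hat\eta$ be the path from $(z,1)$ to $(z',1)$ obtained by adding the vertical segments from $(z,1)$ to the start of $\eta$ and from the end of $\eta$ to $(z',1)$. Then $\widehat{\eta\eta'}\simeq\hat\eta\,\hat\eta'$, where $\simeq$ is homotopy in $M^\circ$ with fixed endpoints. Pushing $\eta$ vertically gives the following rule.
\begin{enumerate}
\item[(H)] If no point of $K$ lies vertically above a point of $\eta$, then $\hat\eta\simeq\gamma^+$. If no point of $K$ lies vertically below a point of $\eta$, then $\hat\eta\simeq\gamma^-$.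
\end{enumerate}

In the Wirtinger picture of a classical knot, top paths are trivial and the bottom path under an arc is the meridian that colors it. On a surface both kinds of path carry information. The idea is to let $w_s\in\Gamma$ be the value of the path over a semiarc $s$ and $v_s\in V$ the value of the path under it, so that $x_s=w_s^{-1}v_s$ is the value of a meridian.

\begin{proposition}\label{prop:rep}
There is a primitive element $\ell$ of $\pi_1(\partial\nu K)\cong\mathbb Z^2$, depending only on $D$, with the following property. If $G=V\Gamma$ is an exact factorization of a finite group and $\rho\colon\pi_1(M,*)\to G$ is a homomorphism with $\rho(\pi_+)\subset\Gamma$ and $\rho(\pi_-)\subset V$, then $D$ has a $Y(G;V,\Gamma)$-coloring whose holonomy is conjugate to $\rho(\ell)$.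
\end{proposition}

Here $\rho(\ell)$ is defined up to conjugacy, since $\ell$ must be joined to the base point.

\begin{proof}
\emph{Step 1: values of paths.} We extend $\rho$ to paths between the points $(z,1)$, $z\notin D$. Choose for each such $z$ a path $a_z$ in $\Sigma$ from $z_0$ to $z$, constant for $z=z_0$. Closing up paths with the $a_z^+$ gives top paths values in $\Gamma$, but it need not give bottom paths values in $V$; the defect is the loop $g_z=a_z^-(a_z^+)^{-1}$. Since $G=V\Gamma$, there is $\theta_z\in\Gamma$ with $\rho(g_z)\theta_z\in V$. For a path $\eta$ in $M^\circ$ from $(z,1)$ to $(z',1)$ put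
\[
\tilde\rho(\eta)=\theta_z^{-1}\,\rho\bigl(a_z^+\,\eta\,(a_{z'}^+)^{-1}\bigr)\,\theta_{z'} .
\]
This depends only on the homotopy class of $\eta$, it is multiplicative, and on a loop it is conjugate to the value of $\rho$ on any freely homotopic loop at $*$. For a path $\gamma$ in $\Sigma$ from $z$ to $z'$ let $\gamma_0=a_z\gamma a_{z'}^{-1}$, a loop at $z_0$. Then $a_z^+\gamma^+(a_{z'}^+)^{-1}=\gamma_0^+$ and $a_z^+\gamma^-(a_{z'}^+)^{-1}\simeq g_z^{-1}\gamma_0^-g_{z'}$, so
\[
\tilde\rho(\gamma^+)=\theta_z^{-1}\rho(\gamma_0^+)\theta_{z'}\in\Gamma,\qquad
\tilde\rho(\gamma^-)=\bigl(\rho(g_z)\theta_z\bigr)^{-1}\rho(\gamma_0^-)\bigl(\rho(g_{z'})\theta_{z'}\bigr)\in V .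
\]
If $\gamma$ misses $D$, then $\gamma\times I\subset M^\circ$, so $\gamma^+\simeq\gamma^-$ and the common value lies in $\Gamma\cap V=1$.

\emph{Step 2: the colors.} For a semiarc $s$ let $\gamma$ be a short arc that crosses $s$ once, from its left to its right, and put $w_s=\tilde\rho(\gamma^+)\in\Gamma$, $v_s=\tilde\rho(\gamma^-)\in V$. Sliding along $s$ shows that any other such arc is homotopic in $\Sigma$ to $\gamma$ preceded and followed by paths that miss $D$, so by Step 1 the elements $w_s,v_s$ depend only on $s$. Put $x_s=w_s^{-1}v_s$. By uniqueness of the factorization, $w_{x_s}=w_s$ and $v_{x_s}=v_s$.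

\emph{Step 3: the coloring rule.} Consider a positive crossing (Figure~\ref{fig:crossings}). The regions to the left and to the right of the semiarcs are W and S for $o$, N and E for $o'$, S and E for $u$, and W and N for $u'$. So the route W$\to$N$\to$E in $U$ crosses $u'$ and then $o'$, and the route W$\to$S$\to$E crosses $o$ and then $u$, each from left to right. The two routes become homotopic in $M^\circ$ when placed in any of the disks $U\times1$, $U\times0$, $U\times t$, which miss $K$. At level $t$, rule (H) says that crossing an under semiarc has the value of the top path and crossing an over semiarc has the value of the bottom path. Therefore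
\begin{equation}\label{eq:routes}
w_{u'}w_{o'}=w_ow_u,\qquad v_{u'}v_{o'}=v_ov_u,\qquad w_{u'}v_{o'}=v_ow_u .
\end{equation}
These are the identities of Lemma~\ref{lem:three} for $x=x_u$, $y=x_{o'}$, and they imply the rule. The first and third give $w_o=w_{u'}w_{o'}w_u^{-1}$ and $v_o=w_{u'}v_{o'}w_u^{-1}$, so $x_o=w_ux_{o'}w_u^{-1}=x_{o'}\mathbin{\overline{\triangleright}}x_u$. The third and second give $w_{u'}=v_ow_uv_{o'}^{-1}$ and $v_{u'}=v_ov_uv_{o'}^{-1}$, so $x_{u'}=v_{o'}x_uv_{o'}^{-1}=x_u\mathbin{\underline{\triangleright}}x_{o'}$.

At a negative crossing the left and right regions are W and S for $u$, N and E for $u'$, S and E for $o$, and W and N for $o'$. The route through S crosses $u$ and then $o$, and the route through N crosses $o'$ and then $u'$. This gives $w_uw_o=w_{o'}w_{u'}$, $v_uv_o=v_{o'}v_{u'}$ and $w_uv_o=v_{o'}w_{u'}$, which is \eqref{eq:routes} with $(u',o',o,u)$ replaced by $(u,o,o',u')$. Hence $x_{o'}=x_o\mathbin{\overline{\triangleright}}x_{u'}$ and $x_u=x_{u'}\mathbin{\underline{\triangleright}}x_o$. So $\xi=(x_s)$ satisfies \eqref{eq:rule}.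

\emph{Step 4: the holonomy.} Let $K'\subset\partial\nu K$ be the push-off of $K$ to its right at the same heights. Cut $K'$ at one point $k_s$ beside each semiarc $s$. Each resulting segment $\eta$ passes one crossing, and its projection meets $D$ once. Beside an over strand, $\eta$ crosses an under semiarc and no point of $K$ lies above $\eta$; beside an under strand, $\eta$ crosses an over semiarc and no point of $K$ lies below $\eta$. From (H) and Figure~\ref{fig:crossings} we read off $\tilde\rho(\hat\eta)$:
\[
\begin{array}{l|lll}
 & \text{route} & \text{semiarc crossed} & \tilde\rho(\hat\eta)\\ \hline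
\text{positive, beside over strand} & \mathrm{S}\to\mathrm{E} & u,\ \text{left to right} & w_u\\
\text{positive, beside under strand} & \mathrm{E}\to\mathrm{N} & o',\ \text{right to left} & v_{o'}^{-1}\\
\text{negative, beside over strand} & \mathrm{E}\to\mathrm{N} & u',\ \text{right to left} & w_{u'}^{-1}\\
\text{negative, beside under strand} & \mathrm{S}\to\mathrm{E} & o,\ \text{left to right} & v_o
\end{array}
\]
These values differ from the factors \eqref{eq:factors} only by $x_u$ and $x_{u'}^{-1}$ at the under passages, and those are values of meridians. Indeed, let $\gamma$ be a short arc that crosses $s$ from left to right and ends at the projection of $k_s$. The strip $\gamma\times I$ meets $K$ in one point, and the loop $(\gamma^+)^{-1}\gamma^-$ runs once around the boundary of the strip. In the punctured strip it is homotopic to $\hat\mu_s$, where $\mu_s=\partial\nu K\cap(\gamma\times I)$ is the meridian based at $k_s$ that passes first over $K$ and then under it. So $x_s=\tilde\rho(\hat\mu_s)$.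

Let $\lambda\subset\partial\nu K$ be the loop $K'$ with one meridian inserted at each under passage: $\mu_u$ before the segment at a positive crossing, $\mu_{u'}^{-1}$ after the segment at a negative crossing. Comparing with \eqref{eq:factors}, $\tilde\rho(\hat\lambda)=p_1\cdots p_n=\mathrm{hol}(\xi)$. The class $\ell$ of $\lambda$ in $\pi_1(\partial\nu K)$ is $[K']$ plus a multiple of the meridian class. It has intersection number $\pm1$ with the meridian, so it is primitive, and it is defined by $D$ alone. By Step 1, $\mathrm{hol}(\xi)$ is conjugate to $\rho(\ell)$.
\end{proof}

\begin{remark}\label{rem:framing}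
All $\mu_s$ represent one class $\mu$, so $\ell=[K']+n\mu$, where $n$ is the number of positive minus the number of negative crossings. For a planar diagram $K'$ has linking number $n$ with $K$, and $\mu$ has linking number $-1$, because it passes over $K$ from right to left. So $\ell$ is the longitude of linking number $0$. The factor $x^{-1}$ in \eqref{eq:X}, without which axiom (i) would require $v_x=w_x$, is this correction of the framing.
\end{remark}

\subsection{A criterion on finite quotients}

A finite quotient of $\pi_1(M)$ does not come with an exact factorization. We need to know when the images of $\pi_+$ and $\pi_-$ can be placed in the two factors of an exact factorization of a larger group. There is a necessary condition: if $G=V\Gamma$ is exact and $y=v\gamma$ with $v\in V$, $\gamma\in\Gamma$, then $V\cap y\Gamma y^{-1}=v(V\cap\Gamma)v^{-1}=1$. The condition is also sufficient.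

\begin{proposition}\label{prop:criterion}
Suppose that $q\colon\pi_1(M,*)\to Q$ is a homomorphism onto a finite group such that
\begin{enumerate}
\item[(C)] $q(\pi_-)\cap y\,q(\pi_+)\,y^{-1}=1$ for all $y\in Q$;
\item[(L)] $q(\ell)\neq1$.
\end{enumerate}
Then the conclusion of Theorem~\ref{thm:main} holds for the virtual knot of $D$.
\end{proposition}

\begin{proof}
Let $\Gamma_0=q(\pi_+)$ and $V_0=q(\pi_-)$. Let $Q$ act by left multiplication on $\Omega=Q/\Gamma_0\sqcup Q$. The second part makes the action faithful, so $Q\le G=\mathrm{Sym}(\Omega)$. Let $\omega_0$ be the coset $\Gamma_0$, so that $\Gamma_0\le\Gamma=\mathrm{Stab}(\omega_0)$. The stabilizer in $Q$ of the coset $y\Gamma_0$ is $y\Gamma_0y^{-1}$, so by (C) the group $V_0$ acts freely on $Q/\Gamma_0$; it also acts freely on $Q$. If $n$ is the number of orbits, then $\Omega\cong V_0\times\mathbb Z/n$ as a $V_0$-set, with $V_0$ acting on the first factor by left multiplication. The group $V=V_0\times\mathbb Z/n$ acts regularly on this product and contains $V_0$. Thus $G=V\Gamma$ is exact, $q(\pi_+)\subset\Gamma$ and $q(\pi_-)\subset V$. By Proposition~\ref{prop:rep} and (L) some $Y(G;V,\Gamma)$-coloring has nontrivial holonomy, and Corollary~\ref{cor:hol}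 applies.
\end{proof}

\begin{remark}\label{rem:curve}
Condition (C) is where nontriviality of the virtual knot must enter. Let $c\subset\Sigma$ be a simple closed curve that is not null-homotopic and $K=c\times\frac12$. Its Gauss diagram has no chords, so the virtual knot is the unknot. The push-off $K'$ plays the role of $\ell$. It survives in a finite quotient of $\pi_1(M)$, since it survives in the residually finite group $\pi_1(\Sigma)$. But $K'$ slides vertically both to $\Sigma_+$ and to $\Sigma_-$, so it is conjugate into $\pi_+$ and into $\pi_-$, and (C) forces $q(K')=1$.
\end{remark}

Let $K$ be a nontrivial virtual knot. By Theorem~\ref{thm:vk} it is represented by a diagram $D$ on a closed connected oriented surface $\Sigma$, and we choose $(\Sigma,D)$ with the genus $g$ of $\Sigma$ \emph{minimal}. The diagram has a crossing, since a Gauss diagram without chords represents the unknot. We write $K$ also for the knot in $\Sigma\times I$. The case $g=0$ needs only residual finiteness. A group is \emph{residually finite} if each nontrivial element survives in some finite quotient. Taking products of quotients, such a group has, for any finitely many finite subgroups, one finite quotient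 that is injective on each of them. Subgroups of residually finite groups are residually finite, and so is a group with a residually finite subgroup of finite index.

\begin{theorem}\label{thm:rf}
Classical knot groups (Hempel \cite{Hempel}, with Thurston), surface groups and fundamental groups of finite graphs of finite groups are residually finite.
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:main} for $g=0$]
Here $\pi_+=\pi_-=1$, so (C) holds for every $q$. Capping off $S^2\times I$ with two balls gives $\pi_1(M)=\pi_1(S^3\setminus K)$. The classical knot $K\subset S^3$ is nontrivial: otherwise Reidemeister moves on $S^2$ would take $D$ to a diagram without crossings, and they induce Reidemeister moves of Gauss diagrams. By the loop theorem $\pi_1(\partial\nu K)$ injects into the knot group, so $\ell\neq1$ there, and Theorem~\ref{thm:rf} gives a finite quotient with (L). Apply Proposition~\ref{prop:criterion}.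
\end{proof}

\section{The exterior in a surface of minimal genus}\label{sec:top}

From now on $g\ge1$, and $R=\Sigma_+\cup\Sigma_-$. In Remark~\ref{rem:curve} the trouble came from an annulus in $M$ that joins $\Sigma_+$ to $\Sigma_-$. Minimality of the genus excludes such annuli, and this section converts their absence into hyperbolic structures.

\subsection{Background on 3-manifolds}

A 3-manifold is \emph{irreducible} if every embedded 2-sphere bounds a ball. By Alexander's theorem every 2-sphere embedded in a ball bounds a ball; $\Sigma\times I$ is irreducible for $g\ge1$. A two-sided surface other than a sphere or a disk is \emph{incompressible} if the boundary of every embedded disk that meets the surface exactly in its boundary bounds a disk in the surface. By the loop theorem this is equivalent to $\pi_1$-injectivity of each component. A simple closed curve in a surface is \emph{essential} if it does not bound a disk there. Cutting a manifold along a two-sided surface whose components are $\pi_1$-injective in the cut manifold expresses $\pi_1$ as the fundamental group of a graph of groups, into which the vertex and edge groups inject.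

A closed surface in a 3-manifold $N$ is \emph{$\partial$-parallel} if it cobounds a product region with a component of $\partial N$. A properly embedded annulus $A$ is \emph{parallel} to an annulus $A'\subset\partial N$ with $\partial A'=\partial A$ if $A\cup A'$ bounds a solid torus $W\subset N$ that is $A'\times[0,1]$ with each segment $x\times[0,1]$, $x\in\partial A'$, collapsed to a point, and with $A'=A'\times0$, $A=A'\times1$. The manifold $N$ is \emph{atoroidal} if every incompressible torus in $N$ is $\partial$-parallel.

A compact orientable 3-manifold is \emph{Seifert fibered} if it is a disjoint union of circles, the fibers, each of which has a neighborhood that is the mapping torus of a rotation of a disk by $2\pi q/p$, $\gcd(p,q)=1$, with the fibers induced by the $I$-direction. The space of fibers is a compact surface, the \emph{base}, with finitely many cone points of orders $p\ge2$; over the complement of the cone points the projection is a circle bundle. The boundary components are tori fibered by regular fibers, one for each boundary circle of the base, and a regular fiber generates a normal subgroup of $\pi_1$.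

\begin{theorem}[Waldhausen {\cite[\S3]{Waldhausen}}]\label{thm:wal}
Let $\Sigma\neq S^2$. In $\Sigma\times I$, a properly embedded incompressible annulus that meets both ends is isotopic to some $c\times I$; one with boundary in one end is parallel into that end; a closed connected incompressible surface is isotopic to $\Sigma\times\frac12$.
\end{theorem}

\begin{theorem}[Jaco--Shalen, Johannson]\label{thm:jsj}
A compact orientable irreducible 3-manifold with incompressible boundary contains a finite family of disjoint incompressible tori, pairwise non-parallel and not $\partial$-parallel, that cut it into pieces each of which is Seifert fibered or atoroidal.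
\end{theorem}

\begin{theorem}[Thurston's hyperbolization theorem]\label{thm:hyp}
A compact orientable irreducible atoroidal 3-manifold that is not Seifert fibered, and whose boundary is nonempty and consists of incompressible tori, has finite-volume hyperbolic interior.
\end{theorem}

\begin{lemma}\label{lem:irr}
Let $N$ be a 3-manifold and $F\subset\mathrm{int}\,N$ a closed two-sided incompressible surface. If $N$ cut along $F$ is irreducible, then $N$ is irreducible.
\end{lemma}

\begin{proof}
Let $S\subset N$ be a sphere transverse to $F$. We induct on the number of curves of $S\cap F$; if there are none, the hypothesis applies. Otherwise every curve of $S\cap F$ is null-homotopic in $N$ and so bounds a disk in $F$. An innermost such disk $\Delta$ satisfies $\Delta\cap S=\partial\Delta$. Thicken $\Delta$ to $H=\Delta\times[-1,1]$ with $H\cap S=\partial\Delta\times[-1,1]$ and $H\cap F=\Delta$, and replace this annulus in $S$ by the disks $\Delta\times\{\pm1\}$. We get disjoint spheres $S',S''$, each meeting $F$ in fewer curves, and by induction they bound balls $E',E''$. The connected set $\mathrm{int}\,H$ misses $S'\cup S''$. If it lies in one of the balls, say $E'$, then $S''$ meets $\mathrm{int}\,E'$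 and hence lies in it; so $S\subset S'\cup S''\cup H\subset E'$, and $S$ bounds a ball by Alexander's theorem. Otherwise $\mathrm{int}\,H$ misses both balls. Then $S''$ misses $E'$ and $S'$ misses $E''$, since $H$ abuts both spheres; so $E'$ and $E''$ are disjoint, and $E'\cup H\cup E''$ is a ball with boundary $S$.
\end{proof}

\subsection{Spheres, disks, annuli and tori in $M$}

Minimality of $g$ is used only through the next lemma.

\begin{lemma}\label{lem:vertical}
The knot $K$ is not isotopic in $\Sigma\times I$ to a knot disjoint from $c\times I$ for an essential simple closed curve $c\subset\Sigma$.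
\end{lemma}

\begin{proof}
Otherwise, after a small perturbation, the isotoped knot has a diagram disjoint from $c$, which represents the same virtual knot by Theorem~\ref{thm:vk}. Cut $\Sigma$ along $c$, cap off with two disks, and keep the component that contains the diagram. The Gauss diagram is unchanged. The genus is smaller: it is $g-1$ if $c$ does not separate, and if $c$ separates then both sides have positive genus because $c$ is essential.
\end{proof}

\begin{lemma}\label{lem:Mirr}
$M$ is irreducible and $\partial M$ is incompressible.
\end{lemma}

\begin{proof}
A sphere in $M$ bounds a ball in $\Sigma\times I$, and $\nu K$ lies inside or outside this ball. If it lay inside, shrinking the ball would isotope $K$ off some $c\times I$, against Lemma~\ref{lem:vertical}. So the ball lies in $M$.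

The surfaces $\Sigma_+$ and $\Sigma_-$ are $\pi_1$-injective in $\Sigma\times I$, hence in $M$. Suppose that $\Delta\subset M$ is a disk with $\partial\Delta$ essential in $\partial\nu K$. A regular neighborhood of $\nu K\cup\Delta$ is bounded by a sphere in $M$. This sphere bounds a ball in $M$, necessarily on the side away from $K$. Then $\Sigma\times I$ is the union of the neighborhood and the ball, a closed manifold, which is absurd.
\end{proof}

\begin{lemma}\label{lem:annuli}
Let $A\subset M$ be a properly embedded $\pi_1$-injective annulus with $\partial A\subset R$. Then $A$ does not meet both $\Sigma_+$ and $\Sigma_-$, and $A$ is parallel in $M$ to an annulus in $R$.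
\end{lemma}

\begin{proof}
The boundary curves of $A$ are essential in $R$, since the core of $A$ is not null-homotopic in $M$. Hence $A$ is $\pi_1$-injective in $\Sigma\times I$, and Theorem~\ref{thm:wal} applies. If $A$ meets both ends, an ambient isotopy takes $A$ to some $c\times I$ with $c$ essential and takes $K$ to a knot disjoint from it, against Lemma~\ref{lem:vertical}. So $\partial A$ lies in one end, and $A$ is parallel in $\Sigma\times I$ to an annulus $A'$ in that end through a solid torus $W$. The connected set $\nu K$ misses $\partial W$, so it lies in $W$ or is disjoint from it. Suppose that $K\subset W$. Let $c'\subset\Sigma$ be a push-off of a component of $\partial A'$ to the outside of $A'$; it is essential, and $c'\times I$ is a closed set disjoint from $A'$. Scaling the $[0,1]$-coordinate of $W$ isotopes $K$ into $A'\times[0,\varepsilon]$, which misses $c'\times I$ for small $\varepsilon$. This contradicts Lemma~\ref{lem:vertical}. So $W\subset M$.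
\end{proof}

\begin{lemma}\label{lem:tori}
Every incompressible torus $F\subset\mathrm{int}\,M$ separates $M$. If it separates $\Sigma_+$ from $\Sigma_-$, it is $\partial$-parallel in $M$.
\end{lemma}

\begin{proof}
The manifold $\Sigma\times I$ embeds in $\mathbb R^3$, where every closed connected surface separates. If $F$ separates $\Sigma_+$ from $\Sigma_-$, then $F$ and $\Sigma_+$ cobound a region of $\Sigma\times I$, so the projection $F\to\Sigma$ has degree $\pm1$. Such a map is $\pi_1$-surjective, since otherwise it would factor through a nontrivial covering and its degree would be $0$ or a multiple of the number of sheets. Hence $\pi_1(\Sigma)$ is abelian and $g=1$, and the surjection $\mathbb Z^2\to\mathbb Z^2$ is an isomorphism. So $F$ is incompressible in $\Sigma\times I$, and by Theorem~\ref{thm:wal} both sides of $F$ in $\Sigma\times I$ are products. The side that does not contain $K$ lies in $M$.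
\end{proof}

\subsection{The JSJ pieces}

By Lemma~\ref{lem:Mirr}, Theorem~\ref{thm:jsj} applies to $M$. We call the tori that it provides \emph{JSJ tori}.

\begin{lemma}\label{lem:pieces}
The graph dual to the JSJ tori is a tree, and one piece $M_0$ contains both $\Sigma_+$ and $\Sigma_-$. Every piece is irreducible, has incompressible boundary, is $\pi_1$-injective in $M$, embeds in $\mathbb R^3$, and is not $T^2\times I$. The boundary components of the pieces other than $\Sigma_+,\Sigma_-$ are tori, and $M_0$ has at least one of them.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:tori} every JSJ torus separates, so the dual graph is a tree. If $\Sigma_+$ and $\Sigma_-$ lay in different pieces, an edge on the path between the two vertices would give a JSJ torus that separates them, and it would be $\partial$-parallel. A sphere in a piece bounds a ball in $M$; the ball contains no incompressible torus, so it lies in the piece. The boundary components of a piece are JSJ tori or components of $\partial M$, all $\pi_1$-injective in $M$, and the pieces are the vertex spaces of a tree of groups. If a piece were $T^2\times I$, its two boundary components would be two parallel JSJ tori (distinct, since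 the graph is a tree), or a JSJ torus and a component of $\partial M$, or all of $\partial M$; but $\partial M$ has three components. Finally, either a JSJ torus bounds $M_0$, or $M_0=M$ contains $\partial\nu K$.
\end{proof}

For $g=1$ all boundary components of $M_0$ are tori and Theorem~\ref{thm:hyp} can be applied to $M_0$ itself. For $g\ge2$ we remove the boundary of higher genus by doubling: let $DM_0$ be the union of $M_0$ and a mirror copy, glued along $R$. Annuli in $M_0$ with boundary on $R$ combine to tori in $DM_0$, so Lemma~\ref{lem:annuli} is the input that controls tori in the double.

\begin{proposition}\label{prop:M0}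
The piece $M_0$ is not Seifert fibered. If $g=1$, then $M_0$ has finite-volume hyperbolic interior. If $g\ge2$, then $DM_0$ has finite-volume hyperbolic interior.
\end{proposition}

\begin{proof}
Let $g=1$ and suppose that $M_0$ is Seifert fibered. Join the boundary circles of the base that correspond to $\Sigma_+$ and $\Sigma_-$ by an embedded arc that avoids the cone points. Its preimage is an annulus, properly embedded in $M$, from $\Sigma_+$ to $\Sigma_-$. It is $\pi_1$-injective in $M$, because the fiber is essential in the incompressible torus $\Sigma_+$. This contradicts Lemma~\ref{lem:annuli}. So $M_0$ is atoroidal and not Seifert fibered, and Theorem~\ref{thm:hyp} applies by Lemma~\ref{lem:pieces}.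

Let $g\ge2$. Then $M_0$ has a boundary component that is not a torus, so it is not Seifert fibered, and hence it is atoroidal. Since $R$ is incompressible in $M_0$, the groups of $M_0$, of $\Sigma_+$ and $\Sigma_-$, and of all boundary tori inject into $\pi_1(DM_0)$. The boundary of $DM_0$ is nonempty, and $DM_0$ is irreducible by Lemma~\ref{lem:irr}. It remains to show that $DM_0$ is atoroidal and not Seifert fibered.

\emph{Atoroidal.} Let $F$ be an incompressible torus in $DM_0$, isotoped to meet $R$ transversely in the least possible number of curves. Suppose that $F\cap R\neq\emptyset$.

First, every curve of $F\cap R$ is essential in $F$. Since $F$ and $R$ are both $\pi_1$-injective, a curve of $F\cap R$ bounds a disk in $F$ if and only if it bounds a disk in $R$. If such a curve exists, take an innermost disk $\Delta'\subset R$, so that $\Delta'\cap F=\partial\Delta'$, and let $\Delta''\subset F$ be the disk with the same boundary. The sphere $\Delta'\cup\Delta''$ bounds a ball $E$. The connected set $F\setminus\Delta''$ misses the sphere, and it does not lie in $E$ because $F$ does not; so $F\cap E=\Delta''$. Isotoping $\Delta''$ across $E$ and slightly past $\Delta'$ removes the curve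 $\partial\Delta'$ and creates no new curve, a contradiction.

So $R$ cuts $F$ into $\pi_1$-injective annuli, and those on the $M_0$ side are $\pi_1$-injective in $M$. By Lemma~\ref{lem:annuli} each component $A$ of $F\cap M_0$ is parallel in $M$ to an annulus $A'\subset R$ through a solid torus $W$. The JSJ tori miss $\partial W=A\cup A'$, and none lies in $W$, because $\pi_1(W)=\mathbb Z$. Hence $W\subset M_0$ and $W\cap\partial M_0=A'$. The complement $M_0\setminus A$ has exactly two components, $W\setminus A$ and $M_0\setminus W$, and the second contains the boundary tori of $M_0$.

Fix such a $W$ for each of the finitely many annuli, and choose $A$ with $W$ minimal under inclusion. We claim that $F\cap W=A$. If not, another component $A_1$ of $F\cap M_0$ lies in $W\setminus A$, with solid torus $W_1$. The set $(M_0\setminus W)\cup A$ is connected, misses $A_1$ and contains a boundary torus of $M_0$, so it lies in the component $M_0\setminus W_1$ of $M_0\setminus A_1$. Thus $W_1\subset W\setminus A$, against minimality of $W$. Now push $A$ across $W$ and slightly past $A'$. This removes the two curves of $\partial A$ from $F\cap R$, a contradiction.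

Therefore $F$ misses $R$ and lies in $M_0$ or in its mirror image. There it is incompressible, hence parallel to a boundary component, which is a torus and so a component of $\partial DM_0$.

\emph{Not Seifert fibered.} Otherwise a regular fiber generates a normal subgroup $C$ of $\pi_1(DM_0)$, which is infinite cyclic because the fiber is essential in an incompressible boundary torus. The group $C\cap\pi_1(\Sigma_+)$ is cyclic and normal in $\pi_1(\Sigma_+)$. It is trivial: $\pi_1(\Sigma_+)$ acts freely and cocompactly on $\mathbb H^2$, and the axis of a nontrivial cyclic normal subgroup would be invariant under the whole group. The subgroup of $\pi_1(\Sigma_+)$ that centralizes $C$ has index at most $2$ and is the group of a closed orientable surface $\Sigma'$ of genus at least $2$. So $\pi_1(DM_0)$ contains $\pi_1(\Sigma')\times C=\pi_1(\Sigma'\times S^1)$, a group with $H_3=\mathbb Z$. On the other hand, $DM_0$ is irreducible with infinite fundamental group, hence aspherical by the sphere theorem, and it collapses to a 2-complex since its boundary is nonempty. So all subgroups of $\pi_1(DM_0)$ have $H_3=0$, a contradiction.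
\end{proof}

\section{Finite quotients of the pieces}\label{sec:quot}

A finite quotient of $\pi_1(M)$ will be glued from finite quotients of the pieces, and these must agree on the JSJ tori. We therefore need quotients with prescribed restriction to the boundary. Let $P$ be a $\pi_1$-injective boundary component of a 3-manifold $N$. The embedding $\pi_1(P)\to\pi_1(N)$ depends on a path to the base point only up to an inner automorphism of $\pi_1(N)$. So for a homomorphism $q$ on $\pi_1(N)$ the normal subgroup $J=\ker q\cap\pi_1(P)$ of $\pi_1(P)$ is independent of all choices; we say that $q$ \emph{induces} $J$ on $P$. For a torus $P$ we write $\pi_1(P)$ additively and put $kP=k\,\pi_1(P)$. This subgroup does not depend on a basis, so it is the same when seen from the two sides of a JSJ torus.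

\subsection{Background on hyperbolic groups}

A finitely generated group is \emph{hyperbolic} if for some $\delta$ each side of every geodesic triangle in a Cayley graph lies in the $\delta$-neighborhood of the other two sides. The group of a closed hyperbolic manifold is hyperbolic and torsion-free. A subgroup $H$ of a hyperbolic group is \emph{quasiconvex} if geodesics between elements of $H$ stay within a bounded distance of $H$; equivalently, $H$ is finitely generated and its inclusion is a quasi-isometric embedding. The inclusion of a finite-index subgroup $\Pi\le\Pi^+$ is a quasi-isometry. Hence $\Pi^+$ is hyperbolic if $\Pi$ is, a subgroup of $\Pi$ is quasiconvex in $\Pi$ if it is quasiconvex in $\Pi^+$, and finite-index subgroups of quasiconvex subgroups are quasiconvex. A family $\{H_i\}$ of subgroups of $\Pi$ is \emph{malnormal} (\emph{almost malnormal}) if $H_i\cap yH_jy^{-1}$ is trivial (finite) unless $i=j$ and $y\in H_i$. In a torsion-free group the two notions coincide. We write $\langle\langle\,\cdot\,\rangle\rangle$ for normal closure.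

\begin{theorem}[{\cite[Ch.~III.$\Gamma$, 3.9 and 3.10]{BH}}]\label{thm:bh}
In a hyperbolic group, centralizers of elements and cyclic subgroups are quasiconvex. Commuting elements of a torsion-free hyperbolic group lie in a common cyclic subgroup.
\end{theorem}

Two further properties of groups, being \emph{hyperbolic relative to} a family of subgroups and being \emph{virtually special} (always in the compact sense), enter only through the following theorems, and the reader may treat them as labels.

\begin{theorem}\label{thm:rh}
\begin{enumerate}
\item[(a)] The group of a finite-volume hyperbolic 3-manifold is hyperbolic relative to the cusp groups \cite{Farb}.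
\item[(b)] A hyperbolic group is hyperbolic relative to any finite almost malnormal family of quasiconvex subgroups \cite[Theorem~7.11]{Bowditch}.
\item[(c)] If $\Pi$ is hyperbolic relative to $\{H_i\}$, there is a finite set $\mathfrak F\subset\Pi\setminus\{1\}$ such that, whenever $J_i\trianglelefteq H_i$ and $J_i\cap\mathfrak F=\emptyset$ for all $i$, each $H_i/J_i$ injects into $\Pi/\langle\langle\bigcup J_i\rangle\rangle$, and this group is hyperbolic relative to $\{H_i/J_i\}$ \cite{Osin07,GM}.
\item[(d)] If $\Pi$ is hyperbolic relative to $\{H_i\}$, then $\{H_i\}$ is almost malnormal \cite{Osin06}.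
\end{enumerate}
\end{theorem}

\begin{theorem}\label{thm:special}
\begin{enumerate}
\item[(a)] The group of a closed hyperbolic 3-manifold is virtually special (Agol \cite{Agol}, with Bergeron--Wise and Kahn--Markovic).
\item[(b)] \emph{(Malnormal special quotient theorem \cite{Wise,AGM}.)} If $\Pi$ is hyperbolic and virtually special and $\{H_i\}$ is a finite almost malnormal family of quasiconvex subgroups, there are finite-index $\dot H_i\trianglelefteq H_i$ such that for all finite-index $J_i\trianglelefteq H_i$ with $J_i\le\dot H_i$ the group $\Pi/\langle\langle\bigcup J_i\rangle\rangle$ is hyperbolic and virtually special.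
\item[(c)] Virtually special groups are residually finite \cite{HW}.
\end{enumerate}
\end{theorem}

We use these results in the following combined form.

\begin{lemma}\label{lem:prescribe}
Let $\Pi$ be the group of a closed hyperbolic 3-manifold and $\{H_i\}$ a finite malnormal family of quasiconvex subgroups. There are finite-index $H_i^\circ\trianglelefteq H_i$ such that for all finite-index $J_i\trianglelefteq H_i$ with $J_i\le H_i^\circ$ some finite quotient of $\Pi$ has kernel meeting each $H_i$ exactly in $J_i$.
\end{lemma}

\begin{proof}
By Theorem~\ref{thm:special}(a),(b) there are subgroups $\dot H_i$, and by Theorem~\ref{thm:rh}(b),(c) there is a finite set $\mathfrak F$ for $(\Pi,\{H_i\})$. Since $\Pi$ is residually finite, it has a finite-index normal subgroup $\Pi_0$ that misses $\mathfrak F$. Put $H_i^\circ=\dot H_i\cap\Pi_0$. For $J_i$ as in the statement, $\Pi/\langle\langle\bigcup J_i\rangle\rangle$ is residually finite by Theorem~\ref{thm:special}(b),(c), and the finite groups $H_i/J_i$ inject into it by Theorem~\ref{thm:rh}(c). Take a finite quotient that is injective on each of them.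
\end{proof}

\subsection{Hyperbolic pieces with torus boundary}

Lemma~\ref{lem:prescribe} does not apply to a cusped manifold directly, since a hyperbolic group contains no $\mathbb Z^2$. We first fill the cusps. A \emph{slope} on a torus $P$ is a primitive element $\alpha\in\pi_1(P)$ up to sign. Given a slope $\alpha_P$ on each boundary torus $P$ of $N$, the \emph{filling} $N(\alpha)$ is obtained by gluing to each $P$ a solid torus in which $\alpha_P$ bounds a disk; its group is $\pi_1(N)/\langle\langle\alpha_P\rangle\rangle$.

\begin{theorem}[Thurston's Dehn filling theorem]\label{thm:dehn}
Let $N$ be compact with nonempty torus boundary and finite-volume hyperbolic interior. After excluding finitely many slopes on each boundary torus, all fillings $N(\alpha)$ are closed hyperbolic manifolds.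
\end{theorem}

\begin{lemma}\label{lem:fill}
For $N$ as in Theorem~\ref{thm:dehn}, after excluding finitely many slopes on each boundary torus, every filling $N(\alpha)$ is closed hyperbolic, each group $\pi_1(P)/\langle\alpha_P\rangle=\langle c_P\rangle\cong\mathbb Z$ injects into $\Pi=\pi_1(N(\alpha))$, and $\{\langle c_P\rangle\}$ is a malnormal family of quasiconvex subgroups of $\Pi$.
\end{lemma}

\begin{proof}
Let $\mathfrak F$ be the finite set of Theorem~\ref{thm:rh}(c) for $\pi_1(N)$ and its cusp groups $\pi_1(P)$, which exists by part (a). A nontrivial element of $\pi_1(P)$ is a multiple of exactly one slope, so $\langle\alpha_P\rangle$ misses $\mathfrak F$ for all but finitely many slopes on $P$. Exclude these and the slopes of Theorem~\ref{thm:dehn}. Parts (c) and (d) give injectivity and almost malnormality, $\Pi$ is torsion-free, and Theorem~\ref{thm:bh} gives quasiconvexity.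
\end{proof}

A quotient that factors through $N(\alpha)$ kills $\alpha_P$, which is too much. Two fillings repair this. If $e_1,e_2$ is a basis of $\pi_1(P)$, then $\alpha_P=e_1+ne_2$ and $\alpha_P'=e_1+(n+1)e_2$ also form a basis, both slopes avoid a given finite set when $n$ is large, and
\begin{equation}\label{eq:twoslopes}
\bigl(\langle\alpha_P\rangle+kP\bigr)\cap\bigl(\langle\alpha_P'\rangle+kP\bigr)=kP,
\end{equation}
since in the coordinates of this basis the first subgroup is $\mathbb Z\times k\mathbb Z$ and the second is $k\mathbb Z\times\mathbb Z$.

\begin{proposition}\label{prop:cusped}
Let $N$ be compact with nonempty torus boundary and finite-volume hyperbolic interior. There is $\kappa\ge1$ such that for every choice of positive multiples $k_P$ of $\kappa$, one for each boundary torus $P$, some finite quotient of $\pi_1(N)$ induces $k_PP$ on each $P$.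
\end{proposition}

\begin{proof}
Let $\alpha=(\alpha_P)$ be a system of slopes allowed by Lemma~\ref{lem:fill}. Apply Lemma~\ref{lem:prescribe} to $\{\langle c_P\rangle\}$, and let $\kappa_\alpha$ be a common multiple of the indices of the subgroups $\langle c_P\rangle^\circ$. If $\kappa_\alpha$ divides every $k_P$, some finite quotient of $\pi_1(N(\alpha))$ has kernel meeting $\langle c_P\rangle$ in $\langle c_P^{k_P}\rangle$. As a quotient of $\pi_1(N)$ it induces $\langle\alpha_P\rangle+k_PP$ on $P$. Do this for two allowed systems $\alpha,\alpha'$ as in \eqref{eq:twoslopes}, put $\kappa=\kappa_\alpha\kappa_{\alpha'}$, and take the product of the two quotient maps, whose kernel is the intersection of the kernels.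
\end{proof}

\subsection{The piece $M_0$ in genus at least two}

Here we must also prescribe the quotient on $\Sigma_+$ and $\Sigma_-$, independently of each other. We fill the double $DM_0$ symmetrically and add the two surface groups to the family in Lemma~\ref{lem:prescribe}. The difficulty is that filling might make the surfaces compressible or destroy malnormality. The reflection of the double rules this out: each surface group turns out to be the centralizer of a lift of the reflection.

\begin{proposition}\label{prop:surface}
Let $g\ge2$ and let $F_1,\dots,F_r$ be the tori of $\partial M_0$. There are $\kappa\ge1$ and finite-index normal subgroups $J_+^\circ\trianglelefteq\pi_1(\Sigma_+)$, $J_-^\circ\trianglelefteq\pi_1(\Sigma_-)$ such that for every positive multiple $k$ of $\kappa$ and all finite-index normal subgroups $J_+\trianglelefteq\pi_1(\Sigma_+)$, $J_-\trianglelefteq\pi_1(\Sigma_-)$ with $J_+\le J_+^\circ$, $J_-\le J_-^\circ$, some finite quotient of $\pi_1(M_0)$ induces $J_+$ on $\Sigma_+$, $J_-$ on $\Sigma_-$ and $kF_i$ on each $F_i$.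
\end{proposition}

\begin{proof}
Let $\tau$ be the reflection of $DM_0$ and $\bar F_i=\tau F_i$. By Proposition~\ref{prop:M0}, Lemma~\ref{lem:fill} applies to $DM_0$. Exclude on $F_i$ the slopes excluded there and the $\tau$-images of those excluded on $\bar F_i$. For any remaining slopes $\alpha_i$, filling $F_i$ along $\alpha_i$ and $\bar F_i$ along $\tau\alpha_i$ gives a closed hyperbolic manifold $Z$, the double along $R$ of the partial filling $Z_0=M_0(\alpha)$. The reflection $\tau$ extends to $Z$, fixes $R$ pointwise and exchanges $Z_0$ and $\tau Z_0$. Let $\Pi=\pi_1(Z)$, let $c_i$ generate $\pi_1(F_i)/\langle\alpha_i\rangle$, and let $\bar c_i$ be the generator of $\pi_1(\bar F_i)/\langle\tau\alpha_i\rangle$ that is the $\tau$-image of $c_i$. The family $\{\langle c_i\rangle,\langle\bar c_i\rangle\}_i$ of $2r$ infinite cyclic groups is malnormal in $\Pi$.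

\emph{Step 1: $R$ is incompressible in $Z$.} Otherwise a component of $R$ fails to be $\pi_1$-injective in $Z_0$, and the loop theorem gives a properly embedded disk $\Delta\subset Z_0$ with $\partial\Delta$ essential in $R$. The sphere $\Delta\cup\tau\Delta$ bounds a ball $E$, since $Z$ is irreducible, and on one side only, since $Z\neq S^3$. The sphere is $\tau$-invariant, so $\tau E=E$. Let $E_0=E\cap Z_0$ and let $A=E\cap R$, a compact surface with $\partial A=\partial\Delta$. The folding map $Z\to Z_0$, which is the identity on $Z_0$ and $\tau$ on $\tau Z_0$, restricts to a retraction $E\to E_0$, so $E_0$ and $\tau E_0$ have trivial reduced homology. The Mayer--Vietoris sequence of $E=E_0\cup_A\tau E_0$ shows that $A$ has trivial reduced homology. So $A$ is a disk in $R$ bounded by $\partial\Delta$, a contradiction.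

\emph{Step 2: reflections of the dual tree.} Let $\mathcal T$ be the tree dual to the preimage of $R$ in the universal cover of $Z$. Its vertices are the complementary components, of two types according to whether they cover $Z_0$ or $\tau Z_0$. An edge $e$ corresponds to a component $\tilde e$ of the preimage and joins vertices of different types. Its stabilizer $\Pi_e$ is a conjugate of $\pi_1(\Sigma_+)$ or $\pi_1(\Sigma_-)$. Let $\Pi^+$ be the group of all lifts of $\mathrm{id}$ and $\tau$; it contains $\Pi$ with index $2$ and acts on $\mathcal T$.

For a point of $\tilde e$ there is a unique lift of $\tau$ that fixes it. Since $\tau$ is the identity on $R$ and $\tilde e$ is connected, uniqueness of lifts shows that this lift fixes $\tilde e$ pointwise. So there is a unique lift $\sigma_e$ of $\tau$ that fixes $\tilde e$ pointwise, and $\sigma_e^2$ is a deck transformation with a fixed point, hence trivial. The lift $\sigma_e$ preserves $e$ and exchanges the two types of vertices, so it exchanges the two components of $\mathcal T$ minus the midpoint $m_e$ of $e$, and $m_e$ is its only fixed point on $\mathcal T$. We claim that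
\begin{equation}\label{eq:centralizer}
\Pi_e=\{y\in\Pi: y\sigma_e=\sigma_ey\}.
\end{equation}
If $y\in\Pi_e$, then $y\sigma_ey^{-1}$ is a lift of $\tau$ that fixes $\tilde e$ pointwise, so it equals $\sigma_e$. If $y$ commutes with $\sigma_e$, it fixes the unique fixed point $m_e$, so $y\in\Pi_e$.

\emph{Step 3: quasiconvexity.} The group $\Pi^+$ is hyperbolic, and by \eqref{eq:centralizer} the group $\Pi_e$ has index at most $2$ in the centralizer of $\sigma_e$ in $\Pi^+$, which is quasiconvex by Theorem~\ref{thm:bh}. So $\Pi_e$ is quasiconvex in $\Pi$.

\emph{Step 4: $\Pi_e\cap\Pi_{e'}=1$ for $e\neq e'$.} Put $\zeta=\sigma_e\sigma_{e'}\in\Pi$. It fixes no point of $\mathcal T$. Indeed, if $\zeta p=p$, then $\sigma_ep=\sigma_{e'}p=:p'$; each of the two involutions exchanges $p$ and $p'$ and so fixes the midpoint of the geodesic $[p,p']$, which forces $m_e=m_{e'}$. An automorphism of a tree without fixed points translates along an axis, so no nonzero power of $\zeta$ fixes a point. Suppose that $1\neq x\in\Pi_e\cap\Pi_{e'}$. By \eqref{eq:centralizer}, $x$ commutes with $\zeta$, so by Theorem~\ref{thm:bh} there are $y\in\Pi$ and nonzero $a,b$ with $\zeta=y^a$, $x=y^b$. Then $\zeta^b=x^a$ fixes $m_e$,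 a contradiction.

\emph{Step 5: $\Pi_e$ meets every conjugate of $\langle c_i\rangle$ and of $\langle\bar c_i\rangle$ trivially.} Conjugation by $\sigma_e$ is an automorphism of $\Pi$ that acts on conjugacy classes, that is, on free homotopy classes of loops in $Z$, as $\tau$ does. It therefore exchanges the classes of $c_i^n$ and $\bar c_i^{\,n}$. If $y\in\Pi_e$ is conjugate to $c_i^n$ or $\bar c_i^{\,n}$, then $y=\sigma_ey\sigma_e^{-1}$ shows that $c_i^n$ and $\bar c_i^{\,n}$ are conjugate in $\Pi$. By malnormality of $\{\langle c_i\rangle,\langle\bar c_i\rangle\}_i$ this forces $n=0$.

\emph{Step 6: conclusion.} Write $\pi_1(\Sigma_+)=\Pi_{e_+}$ and $\pi_1(\Sigma_-)=\Pi_{e_-}$. The edges $e_+,e_-$ lie in different $\Pi$-orbits, $y\Pi_ey^{-1}=\Pi_{ye}$, and $ye=e$ only for $y\in\Pi_e$. With Steps 3--5 and Lemma~\ref{lem:fill} it follows that $\{\pi_1(\Sigma_+),\pi_1(\Sigma_-),\langle c_i\rangle,\langle\bar c_i\rangle\}$ is a malnormal family of quasiconvex subgroups. Lemma~\ref{lem:prescribe} gives finite-index normal subgroups $J_{+,\alpha}$, $J_{-,\alpha}$ of the surface groups and a number $\kappa_\alpha$ such that, for $J_+\le J_{+,\alpha}$, $J_-\le J_{-,\alpha}$ and $\kappa_\alpha\mid k$,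 some finite quotient of $\Pi$ has kernel meeting the members of the family in $J_+$, $J_-$, $\langle c_i^k\rangle$, $\langle\bar c_i^{\,k}\rangle$. Its composition with $\pi_1(M_0)\to\Pi$ induces $J_+$, $J_-$ and $\langle\alpha_i\rangle+kF_i$. Take two systems $\alpha,\alpha'$ as in \eqref{eq:twoslopes}, put $J_+^\circ=J_{+,\alpha}\cap J_{+,\alpha'}$, $J_-^\circ=J_{-,\alpha}\cap J_{-,\alpha'}$, $\kappa=\kappa_\alpha\kappa_{\alpha'}$, and use the product of the two quotient maps.
\end{proof}

\subsection{Seifert pieces}

For a Seifert piece we kill $kP$ on each boundary torus by hand. The quotient is a central extension of a 2-orbifold group by a cyclic group generated by the fiber, and there are two things to prove: the fiber keeps order exactly $k$, and the extension is residually finite.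

\begin{proposition}\label{prop:seifert}
Let $N$ be a Seifert fibered JSJ piece of $M$. For every $k\ge6$ some finite quotient of $\pi_1(N)$ induces $kP$ on every boundary torus $P$.
\end{proposition}

\begin{proof}
By Proposition~\ref{prop:M0}, $N\neq M_0$, so $\partial N$ consists of $b\ge1$ incompressible tori. Since $N$ embeds in $\mathbb R^3$, it contains no Klein bottle. The base is orientable: over a one-sided simple closed curve that avoids the cone points the direction of the fiber is reversed, because $N$ is orientable, so the preimage of the curve would be a Klein bottle. If the base has genus $g_0$ and cone points of orders $p_m\ge2$, then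
\[
\pi_1(N)=\Bigl\langle a_i,b_i,x_m,d_j,h\ \Big|\ h\text{ central},\ x_m^{p_m}=h^{q_m},\ \prod_{i=1}^{g_0}[a_i,b_i]\prod_mx_m\prod_{j=1}^bd_j=1\Bigr\rangle,
\]
where $h$ is the fiber and $d_j,h$ is a basis of the group of the $j$-th boundary torus $P_j$. Put
\[
\widetilde\Theta=\pi_1(N)/\langle\langle d_1^k,\dots,d_b^k\rangle\rangle,\qquad \Theta_k=\widetilde\Theta/\langle h^k\rangle,\qquad\Theta=\widetilde\Theta/\langle h\rangle .
\]
The group $\Theta$ is the group of the closed orientable 2-orbifold of genus $g_0$ with cone points of orders $p_m$ and $b$ cone points of order $k$. Its Euler characteristic is $\chi=2-2g_0-\sum_m(1-\frac1{p_m})-b(1-\frac1k)$.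

\emph{Step 1: $\chi\le0$.} We have $1-\frac1k\ge\frac56$. If $g_0\ge1$, then $\chi<0$. If $g_0=0$ and $b\ge3$, then $\chi\le2-\frac52<0$. If $g_0=0$ and $b=2$, there is a cone point because $N\neq T^2\times I$ (Lemma~\ref{lem:pieces}), and $\chi\le2-\frac12-\frac53<0$. If $g_0=0$ and $b=1$, there are at least two cone points, since otherwise $N$ is a solid torus, whose boundary is compressible. The orders are not exactly $(2,2)$: the preimage of an arc that joins two cone points of order $2$ is a union of two M\"obius bands along their boundaries, a Klein bottle. So $\sum_m(1-\frac1{p_m})\ge\frac12+\frac23=\frac76$ and $\chi\le2-\frac76-\frac56=0$. (This case dictates the bound on $k$: for cone orders $2,3,k$ with $k<6$ one has $\chi>0$.)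

A closed orientable 2-orbifold with cone points and $\chi\le0$ is Euclidean or hyperbolic. So $\Theta$ is a discrete cocompact group of orientation-preserving isometries of $\mathbb E^2$ or $\mathbb H^2$, the generators $x_m,d_j$ have orders exactly $p_m$ and $k$, and $\Theta$ has a torsion-free normal subgroup $\Lambda$ of finite index, the group of a closed orientable surface of genus at least $1$.

\emph{Step 2: $h$ has infinite order in $\widetilde\Theta$.} Rename the generators $x_m,d_j$ as $y_1,\dots,y_s$, with orders $n_1,\dots,n_s$ in $\Theta$. Let $\Phi$ be the free group on the $a_i,b_i$ and the $y_l$, let $r_0=\prod[a_i,b_i]\prod y_l$ and $r_l=y_l^{n_l}$, and let $\Psi$ be the normal closure of $r_0,\dots,r_s$, so that $\Theta=\Phi/\Psi$. The abelian group $\Psi/[\Phi,\Psi]$ is generated by the classes of $r_0,\dots,r_s$, since conjugate elements of $\Psi$ have the same class. We compute its rank from Hopf's exact sequence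
\[
0\to H_2(\Theta)\to\Psi/[\Phi,\Psi]\to\Phi_{\mathrm{ab}}\to\Theta_{\mathrm{ab}}\to0 .
\]
The group $H_2(\Theta;\mathbb Q)$ is the space of coinvariants of $\Theta/\Lambda$ on $H_2(\Lambda;\mathbb Q)=\mathbb Q$, and the action is trivial because it preserves orientation; so $H_2(\Theta)$ has rank $1$. Also $\Phi_{\mathrm{ab}}$ has rank $2g_0+s$ and $\Theta_{\mathrm{ab}}$ has rank $2g_0$. Hence $\Psi/[\Phi,\Psi]$ has rank $s+1$, and it is free abelian on $r_0,\dots,r_s$.

The group $\widetilde\Theta$ is the quotient of $\Phi\times\langle h\rangle$ by the relators $r_0$ and $r_lh^{-m_l}$, where $m_l=q_m$ if $y_l=x_m$ and $m_l=0$ if $y_l$ is one of the $d_j$. The image of $\Psi$ in $\widetilde\Theta$ lies in the central subgroup $\langle h\rangle$, so $[\Phi,\Psi]$ maps to $1$, and $\widetilde\Theta$ is the quotient of $\Phi/[\Phi,\Psi]\times\langle h\rangle$ by the same relators. These are now central, so their normal closure is the subgroup that they generate. A product $r_0^{t_0}\prod_l(r_lh^{-m_l})^{t_l}$ lies in $\langle h\rangle$ only if $r_0^{t_0}\cdots r_s^{t_s}=1$ in $\Psi/[\Phi,\Psi]$, that is, only if all $t_l$ vanish. So $\langle h\rangle\cong\mathbb Z$ injects into $\widetilde\Theta$.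 Consequently $h$ has order exactly $k$ in $\Theta_k$, and $\Theta_k$ is a central extension of $\Theta$ by $\mathbb Z/k$.

\emph{Step 3: $\Theta_k$ is residually finite.} Since $\Lambda$ surjects onto $\mathbb Z$, it has a subgroup $\Lambda'$ of index $k$. The restriction $H^2(\Lambda;\mathbb Z/k)\to H^2(\Lambda';\mathbb Z/k)$ is induced by a covering of degree $k$ of closed orientable aspherical surfaces, so it is multiplication by $k$ on $\mathbb Z/k$, which is zero. The class of the extension therefore vanishes on $\Lambda'$, the extension splits over $\Lambda'$, and $\Theta_k$ contains a surface group of finite index. Apply Theorem~\ref{thm:rf}.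

\emph{Step 4.} The subgroup $kP_j$ maps to $1$ in $\Theta_k$. Conversely, if $d_j^{\,t}h^{t'}=1$ in $\Theta_k$, then $d_j^{\,t}=1$ in $\Theta$, so $k\mid t$; then $h^{t'}=1$ in $\Theta_k$, so $k\mid t'$. Thus $\pi_1(P_j)/kP_j$ injects into $\Theta_k$, and we take a finite quotient of $\Theta_k$ that is injective on these $b$ finite subgroups.
\end{proof}

\section{Separating the top from the bottom}\label{sec:end}

The quotients of Section~\ref{sec:quot} are controlled only through the subgroups that they induce on the boundary, whereas condition (C) is about conjugacy in the quotient. The conjugacy invariant that the induced subgroups do determine is the order of an element. In a single quotient an element from the top and an element from the bottom may have the same order. We use two quotients that induce the same subgroup on $\Sigma_+$ and different subgroups $L\supset L'$ on $\Sigma_-$. An element from the top has the same order in both, and $L'$ is chosen so that an element from the bottom has the same order in both only if that order is $1$. For example, in $\mathbb Z^2$ with $L=k\mathbb Z^2$ and $L'=k^3\mathbb Z^2$ a primitive element has orders $k$ and $k^3$. The general statement uses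 that finite-index subgroups of an orientable surface group have torsion-free abelianization.

\begin{lemma}\label{lem:orders}
Let $\Lambda$ be the group of a closed orientable surface of genus at least $1$, let $L\trianglelefteq\Lambda$ have finite index $m$, and let $L'$ be the subgroup generated by $[L,L]$ and the $m$-th powers of elements of $L$. Then $L'$ is normal of finite index in $\Lambda$, and if $b\in\Lambda$ has the same order modulo $L$ and modulo $L'$, then $b\in L$.
\end{lemma}

\begin{proof}
The subgroup $L'$ is characteristic in $L$, hence normal in $\Lambda$, and $L/L'=L_{\mathrm{ab}}/mL_{\mathrm{ab}}$ is finite because $L$ is finitely generated. Let $b\notin L$ have order $n>1$ modulo $L$. We show that $b^n\notin L'$. Let $r$ be a prime divisor of $n$; then $r\mid m$. Put $c=b^{n/r}$, so that $c\notin L$ and $c^r=b^n\in L$. The group $C=L\langle c\rangle$ has finite index in $\Lambda$, so it is again the group of a closed orientable surface and $C_{\mathrm{ab}}$ is free abelian. Therefore the map $C\to C/L\cong\mathbb Z/r$ lifts to a homomorphism $\psi\colon C\to\mathbb Z$, with $\psi(L)\subset r\mathbb Z$ and $r\nmid\psi(c)$. The homomorphism $\varphi=\psi/r\colon L\to\mathbb Z$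 satisfies $\varphi(b^n)=\varphi(c^r)=\psi(c)\notin r\mathbb Z$, while $\varphi(L')\subset m\mathbb Z\subset r\mathbb Z$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main} for $g\ge1$]
\emph{Quotients of the pieces.} A piece other than $M_0$ has nonempty torus boundary; if it is not Seifert fibered, it is atoroidal and has finite-volume hyperbolic interior by Lemma~\ref{lem:pieces} and Theorem~\ref{thm:hyp}. Let $k\ge6$ be a common multiple of the constants $\kappa$ of Proposition~\ref{prop:cusped} for these hyperbolic pieces and of the constant for $M_0$, which comes from Proposition~\ref{prop:cusped} if $g=1$ (by Proposition~\ref{prop:M0}) and from Proposition~\ref{prop:surface} if $g\ge2$. By Propositions~\ref{prop:cusped} and~\ref{prop:seifert}, every piece other than $M_0$ has a finite quotient that induces $kP$ on each boundary torus $P$.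

If $g\ge2$, let $J=J_+^\circ$ and $L=J_-^\circ$. If $g=1$, let $J=k\Sigma_+$ and $L=k\Sigma_-$. Let $L'\le L$ be as in Lemma~\ref{lem:orders} for $\Lambda=\pi_1(\Sigma_-)$. For $g=1$ the index of $L$ is $k^2$ and $L'=k^3\Sigma_-$, where $k^3$ is again a multiple of $\kappa$; this is why Proposition~\ref{prop:cusped} allows a different multiple on each torus. In both cases $\pi_1(M_0)$ has two finite quotients that induce $kP$ on each boundary torus $P\neq\Sigma_+,\Sigma_-$ and $J$ on $\Sigma_+$, the first inducing $L$ and the second $L'$ on $\Sigma_-$.

\emph{Assembly.} By Lemma~\ref{lem:pieces}, $\pi_1(M)$ is the fundamental group of a tree of groups, that is, the iterated amalgamated product of the groups of the pieces along the groups of the JSJ tori. Choose one of the two quotients at $M_0$ and the quotients above at the other pieces. For each JSJ torus $F$ the finite group $\pi_1(F)/kF$ injects into the finite groups of both adjacent pieces. These data form a tree of finite groups, and the quotient maps of the pieces agree on the edge groups, so they define a homomorphism from $\pi_1(M)$ to its fundamental group. The vertex groups inject into that group, which is residually finite by Theorem~\ref{thm:rf},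 so it has a finite quotient that is injective on every vertex group. The resulting finite quotient of $\pi_1(M)$ has, on the group of each piece, the same kernel as the chosen quotient of the piece. We obtain two homomorphisms $q_1\colon\pi_1(M,*)\to Q_1$ and $q_2\colon\pi_1(M,*)\to Q_2$ to finite groups. Both induce $J$ on $\Sigma_+$ and $k\,\pi_1(\partial\nu K)$ on $\partial\nu K$; on $\Sigma_-$ the first induces $L$ and the second $L'$. Induced subgroups do not depend on paths to the base point, so these statements apply to the subgroups $\pi_+$ and $\pi_-$ of Section~\ref{sub:paths}, although the path $\delta_{z_0}$ that defines $\pi_-$ may leave $M_0$. Let $q=(q_1,q_2)$ and let $Q\le Q_1\times Q_2$ be its image.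

\emph{Condition (L).} The element $\ell$ is primitive in $\pi_1(\partial\nu K)\cong\mathbb Z^2$, so it is not in $k\,\pi_1(\partial\nu K)$, and $q_1(\ell)\neq1$.

\emph{Condition (C).} Let $a\in\pi_+$ and $b\in\pi_-$ be such that $q(b)$ is conjugate to $q(a)$ in $Q$. Then $q_i(b)$ is conjugate to $q_i(a)$ in $Q_i$ for $i=1,2$, and both $q_1(a)$ and $q_2(a)$ have the order of $a$ modulo $J$. Hence
\[
\mathrm{ord}(b\bmod L)=\mathrm{ord}\,q_1(b)=\mathrm{ord}(a\bmod J)=\mathrm{ord}\,q_2(b)=\mathrm{ord}(b\bmod L').
\]
By Lemma~\ref{lem:orders}, $b\in L$. So all these orders equal $1$, and $q(b)=1$.

Proposition~\ref{prop:criterion} completes the proof.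
\end{proof}

\section{Finitely many knots, and all knots}\label{sec:complement}

\begin{proof}[Proof of Theorem~\ref{thm:complement}(1)]
The product of two biquandles with componentwise operations is a biquandle, and a coloring by $X\times X'$ is a pair of colorings. So the normalized count $f_X(K)=|\mathrm{Col}_X(K)|/|X|$ satisfies $f_{X\times X'}=f_Xf_{X'}$. Given nontrivial $K_1,\dots,K_n$, Theorem~\ref{thm:main} provides finite biquandles $X_j$ with $f_{X_j}(K_j)\neq1$. Since $f$ takes values on both sides of $1$, the factors in a product may cancel, and we choose exponents to avoid this. For $X=\prod_jX_j^{a_j}$ with all $a_j\ge1$ we have $f_X(K_i)=\prod_jf_{X_j}(K_i)^{a_j}$. If some $f_{X_j}(K_i)$ vanishes, then $f_X(K_i)=0\neq1$. For the other $i$, the equation $f_X(K_i)=1$ is equivalent to $\sum_ja_j\log f_{X_j}(K_i)=0$, and this linear form in $a$ is nonzero because its $i$-th coefficient is. The product of these finitely many forms is a nonzero polynomial, so it does not vanish at every point with positive integer coordinates. Choose $a$ where it is nonzero.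
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:complement}(2)]
View the positive crossing of Figure~\ref{fig:crossings} as a braid $\beta$ on two strands, read upward. For a biquandle $X$ the bottom colors $(x_o,x_u)$ determine $x_{o'}$ through $x_o=x_{o'}\mathbin{\overline{\triangleright}}x_u$, by axiom (ii), and then $x_{u'}=x_u\mathbin{\underline{\triangleright}}x_{o'}$. Conversely the top colors $(x_{u'},x_{o'})$ determine $x_u$, by axiom (ii), and then $x_o$. So $\mathcal R\colon(x_o,x_u)\mapsto(x_{u'},x_{o'})$ is a bijection of $X\times X$. For odd $n$ the closure of $\beta^n$ is a classical knot diagram, of the torus knot $T(2,n)$, and its colorings correspond to the fixed points of $\mathcal R^n$.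

Let $X$ be finite and $n_0$ the order of $\mathcal R$. For $n=1+2n_0j$ with $j\ge1$ we have $\mathcal R^n=\mathcal R$, so $T(2,n)$ has as many colorings as the closure of $\beta$. That diagram represents the unknot, so the number is $|X|$.

It remains to see that the knots $T(2,n)$, $n\ge1$ odd, are pairwise distinct as virtual knots, $n=1$ being the unknot. On $\mathbb Z/p$ put $x\mathbin{\underline{\triangleright}}y=2y-x$ and $x\mathbin{\overline{\triangleright}}y=x$. This is a quandle: (i) and (ii) hold by inspection, both sides of the first identity in (iii) equal $x+2y-2z$, both sides of the second equal $2y-x$, and both sides of the third equal $x$. Here $\mathcal R(x,y)=(2x-y,x)=(x,y)+(x-y)(1,1)$ preserves the difference $x-y$, so $\mathcal R^n(x,y)=(x,y)+n(x-y)(1,1)$, which has $p\gcd(n,p)$ fixed points. For $n'<n$ take $p=n$: the knot $T(2,n)$ has $n^2$ colorings and $T(2,n')$ has $n\gcd(n',n)<n^2$.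
\end{proof}

\begin{thebibliography}{99}

\bibitem{Agol} Agol, 2013.

\bibitem{AGM} Agol, Groves and Manning, Forum Math. Pi, 2016.

\bibitem{Bowditch} Bowditch, \emph{Relatively hyperbolic groups}.

\bibitem{BH} Bridson and Haefliger, Chapter III.$\Gamma$.

\bibitem{CKS} Carter, Kamada and Saito, 2002.

\bibitem{Farb} Farb, 1998.

\bibitem{GPV} Goussarov, Polyak and Viro, 2000.

\bibitem{GM} Groves and Manning, 2008.

\bibitem{HW} Haglund and Wise, 2008.

\bibitem{Hempel} Hempel, 1987.

\bibitem{Kauffman} Kauffman, 1999.

\bibitem{Osin06} Osin, 2006.

\bibitem{Osin07} Osin, 2007.

\bibitem{Waldhausen} Waldhausen, 1968.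

\bibitem{Wise} Wise, \emph{The Structure of Groups with a Quasiconvex Hierarchy}.

\end{thebibliography}
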